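# Matrices that cannot be given one more row

## 1. A six-row matrix that cannot grow

All matrices here have entries $0$ and $1$. Consider the $5\times 2$ matrix $A$ with rows $00,\ 10,\ 10,\ 10,\ 11$ and the $6\times 5$ matrix
$$B=\begin{pmatrix}1&0&1&0&1\\0&1&1&0&1\\0&0&1&1&0\\1&0&0&0&1\\1&0&0&1&0\\0&1&0&1&1\end{pmatrix}.$$
Call its rows $1,\dots,6$ and record each column as the set of rows where it equals $1$:
$$C_1=\{1,4,5\},\quad C_2=\{2,6\},\quad C_3=\{1,2,3\},\quad C_4=\{3,5,6\},\quad C_5=\{1,2,4,6\}.$$

Does $B$ contain a copy of $A$, where we may choose two columns in either order and five rows in any order? Such a copy needs an ordered pair of columns $(U,V)$ showing the pattern $10$ in at least three rows, and each of $00$ and $11$ in at least one row. The pattern $10$ occurs in the rows of $U\setminus V$. Here are all twenty differences.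

* $C_1$ minus $C_2,C_3,C_4,C_5$: $\{1,4,5\},\{4,5\},\{1,4\},\{5\}$.
* $C_2$ minus $C_1,C_3,C_4,C_5$: $\{2,6\},\{6\},\{2\},\emptyset$.
* $C_3$ minus $C_1,C_2,C_4,C_5$: $\{2,3\},\{1,3\},\{1,2\},\{3\}$.
* $C_4$ minus $C_1,C_2,C_3,C_5$: $\{3,6\},\{3,5\},\{5,6\},\{3,5\}$.
* $C_5$ minus $C_1,C_2,C_3,C_4$: $\{2,6\},\{1,4\},\{4,6\},\{1,2,4\}$.

Only $(C_1,C_2)$ and $(C_5,C_4)$ reach three elements. But $C_1\cap C_2=\emptyset$, so there is no row $11$ in the first pair, and $C_4\cup C_5$ is everything, so there is no row $00$ in the second. Hence $B$ contains no copy of $A$.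

Now try to append a seventh row $x=(x_1,\dots,x_5)$ without creating a copy of $A$.

* If $x_3=1$ and $x_1=0$, the pair $(C_3,C_1)$ shows $10$ in rows $2,3$ and the new row, $11$ in row $1$, and $00$ in row $6$: a copy. So $x_3=1$ forces $x_1=1$.
* If $x_3=1$ and $x_2=0$, the pair $(C_3,C_2)$ shows $10$ in rows $1,3$ and the new row, $11$ in row $2$, and $00$ in row $4$: a copy. So $x_3=1$ forces $x_2=1$.
* If $x_1=x_2=1$, the pair $(C_1,C_2)$ shows $10$ in rows $1,4,5$, $00$ in row $3$, and $11$ in the new row: a copy.

These three facts force $x_3=0$. Next: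

* If $x_4=1$ and $x_3=0$, the pair $(C_4,C_3)$ shows $10$ in rows $5,6$ and the new row, $11$ in row $3$, and $00$ in row $4$.
* If $x_5=1$ and $x_3=0$, the pair $(C_5,C_3)$ shows $10$ in rows $4,6$ and the new row, $11$ in row $1$, and $00$ in row $5$.

So $x_4=x_5=0$. But then $(C_5,C_4)$ shows $10$ in rows $1,2,4$, $11$ in row $6$, and $00$ in the new row: a copy. No row can be added.

So $B$ avoids $A$ and is stuck. Is that an accident of small size, or can a matrix avoiding a fixed $A$ be stuck with as many rows as we like? For the $A$ above we shall see that it is an accident: Section 10 shows that once there are at least $49$ rows, one more row can always be added. For other $A$ it is not.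

## 2. Extraction, extension, and the three theorems

Matrices have finitely many rows and columns.

**Definition.** A matrix $A=(a_{i,j})$ is *extracted* from $B=(b_{k,\ell})$ when there are injective maps $\varphi,\psi$ with $a_{i,j}=b_{\varphi(i),\psi(j)}$ for all $i,j$. When $A$ results from deleting a single row of $B$, we call $B$ an *extension* of $A$. For a given $A$, let $M(A)$ be the class of all matrices from which $A$ cannot be extracted.

Since $\varphi$ and $\psi$ need not be increasing, the order of rows and of columns plays no role. In Section 1 we saw that $B\in M(A)$ and that $B$ has no extension in $M(A)$.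

**Conjecture.** For any fixed $A$ there is an integer $N(A)$ such that every member of $M(A)$ with at least $N(A)$ rows admits an extension in $M(A)$.

We say that *the conjecture holds for $A$* if such an $N(A)$ exists. Otherwise $A$ is a *counterexample*: $M(A)$ then contains matrices with arbitrarily many rows that have no extension in $M(A)$.

For integers $a,b,c,d\ge0$ let $A(a,b,c,d)$ be the two-column matrix with $a$ rows $00$, $b$ rows $01$, $c$ rows $10$ and $d$ rows $11$. Every two-column matrix has this form up to row order, and swapping the columns exchanges $b$ and $c$, so we may assume $b\le c$. The matrix of Section 1 is $A(1,0,3,1)$.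

**Theorem 1.** Let $A_0=A(1,2,4,1)$, the $8\times2$ matrix with rows $00,\ 01,01,\ 10,10,10,10,\ 11$. For every $R\ge18$ there is a matrix in $M(A_0)$ with exactly $R$ rows (and $R-5$ columns) that has no extension in $M(A_0)$. In particular the conjecture is false.

**Theorem 2.** The conjecture holds for every $A$ with one column. For every $k\ge2$ there is a counterexample with $k$ columns. The conjecture holds (for any number of columns) if $A$ has no all-0 row, or no all-1 row, or pairwise distinct rows.

**Theorem 3 (two columns, $b\le c$).**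
(i) If $a=0$, or $d=0$, or $b=0$, or $c\le b+1$, the conjecture holds for $A(a,b,c,d)$.
(ii) If $a,d\ge1$, $b\ge1$, $c\ge b+2$ and $(b,c)\ne(1,3)$, then $A(a,b,c,d)$ is a counterexample.

The only two-column case left undecided by these theorems is $(b,c)=(1,3)$ with $a,d\ge1$.

## 3. Matrices for which a safe row is obvious

We begin with the positive statements of Theorem 2. One remark is used throughout: if $B\in M(A)$ and adding a row to $B$ creates a copy of $A$, then that copy uses the new row.

**No all-0 row, or no all-1 row.** Suppose $A$ has no all-0 row and $B\in M(A)$. Add an all-0 row to $B$. A new copy of $A$ would use this row, and the corresponding row of $A$ would be all-0. So no copy is created. The argument for all-1 rows is the same.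

**Pairwise distinct rows.** Let $B\in M(A)$ have at least one row, and duplicate a row of it. The two equal rows of the new matrix agree on every choice of columns, so a copy of $A$, whose rows are distinct, uses at most one of them. We may take it to be the old one. Then the copy lies in $B$, a contradiction.

**One column.** Let $A$ have one column, with $p$ zeros and $q$ ones, and let $B\in M(A)$. A column contains $A$ exactly when it has at least $p$ zeros and at least $q$ ones. In each column of $B$ with at least $p$ zeros there are fewer than $q$ ones; put $0$ in the new row, and there are still fewer than $q$ ones. In every other column there are fewer than $p$ zeros; put $1$, and there are still fewer than $p$ zeros. No column contains $A$. $\blacksquare$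

In the one-column case each entry of the new row was chosen independently. With two columns the choices interact.

## 4. Four counts per pair, and critical patterns

Let $B$ have row set $\Omega$, and identify each column with the set of rows where it equals $1$. (Two columns in different positions count as distinct columns even if they are equal as sets.) For an ordered pair of distinct columns $(U,V)$ put
$$p_{11}=|U\cap V|,\quad p_{10}=|U\setminus V|,\quad p_{01}=|V\setminus U|,\quad p_{00}=|\Omega\setminus(U\cup V)|.$$
For $A=A(a,b,c,d)$ write $m_{00},m_{01},m_{10},m_{11}=a,b,c,d$.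

**Definition.** The pattern $(\alpha,\beta)$ is *critical* for $(U,V)$ if $p_{\alpha\beta}=m_{\alpha\beta}-1$ and the other three counts satisfy $p\ge m$.

In Section 1, with $m_{00},m_{01},m_{10},m_{11}=1,0,3,1$, the pattern $(1,0)$ is critical for $(C_3,C_1)$: the counts are $p_{10}=2=c-1$, $p_{01}=2\ge0$, $p_{11}=1$, $p_{00}=1$.

**Lemma 4.** (1) $B\in M(A)$ if and only if for every ordered pair $(U,V)$ of distinct columns some $p_{\alpha\beta}<m_{\alpha\beta}$. (2) If $B\in M(A)$, adding a row $x$ creates $A$ if and only if $(x_U,x_V)$ is critical for some $(U,V)$.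

*Proof.* (1) A copy of $A$ on the ordered pair $(U,V)$ exists exactly when each pattern $\alpha\beta$ occurs in at least $m_{\alpha\beta}$ rows. (2) Adding $x$ raises $p_{x_Ux_V}$ by one and leaves the other counts of $(U,V)$ unchanged. Before, some count was too small; afterwards all four are large enough exactly when the only deficient count was $p_{x_Ux_V}$ and it was short by exactly one. This says that $(x_U,x_V)$ is critical. $\square$

So $B\in M(A)$ has no extension in $M(A)$ exactly when no assignment $x$ avoids all critical patterns. A critical $(1,0)$ for $(U,V)$ reads "$x_U=1\Rightarrow x_V=1$". A critical $(1,1)$ reads "not both $1$", a critical $(0,0)$ reads "not both $0$".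

The next lemma reduces the counterexamples to $a=d=1$.

**Lemma 5 (padding).** Let $a,d\ge1$ and let $B\in M(A(1,b,c,1))$ have no extension in that class. Add $a-1$ all-0 rows and $d-1$ all-1 rows to $B$. The new matrix is in $M(A(a,b,c,d))$ and has no extension there.

*Proof.* For every pair, $p_{00}$ grows by $a-1$ and $p_{11}$ by $d-1$, while $p_{10},p_{01}$ are unchanged. The targets $m_{00},m_{11}$ grow from $1,1$ to $a,d$, by the same amounts. So all differences $p_{\alpha\beta}-m_{\alpha\beta}$ are unchanged, hence so are the inequalities in Lemma 4(1) and the set of critical patterns. Apply Lemma 4. $\square$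

## 5. The threshold rule, and why it needs $c\le b+1$

A first attempt to extend $B$: give $1$ to the columns that already have many ones, and $0$ to the others, as in the one-column case. To choose the threshold, look at a critical $(1,1)$: then $p_{11}=d-1$ and $p_{00}\ge a$. Since $R=p_{00}+p_{01}+p_{10}+p_{11}$ and $|U|+|V|=p_{10}+p_{01}+2p_{11}$, we have $|U|+|V|=R+p_{11}-p_{00}\le R+d-a-1$. So two such columns cannot both have size at least $(R+d-a)/2$.

**Proposition 6.** If $b\le c\le b+1$, every $B\in M(A(a,b,c,d))$ has an extension in $M(A(a,b,c,d))$.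

*Proof.* Let $R$ be the number of rows of $B$, put $T=R+d-a$, and let $x_U=1$ if and only if $2|U|\ge T$. We check that no $(x_U,x_V)$ is critical.

* *Critical $(1,0)$.* Here $p_{10}=c-1$ and $p_{01}\ge b$, so $|V|-|U|=p_{01}-p_{10}\ge b-(c-1)\ge0$. If $x_U=1$ then $2|V|\ge2|U|\ge T$, so $x_V=1$.
* *Critical $(0,1)$.* Here $p_{01}=b-1$ and $p_{10}\ge c$, so $|U|-|V|=p_{10}-p_{01}\ge c-(b-1)>0$. If $x_V=1$ then $x_U=1$.
* *Critical $(1,1)$.* By the computation above $|U|+|V|\le T-1$, so $2|U|\ge T$ and $2|V|\ge T$ cannot both hold.
* *Critical $(0,0)$.* Here $p_{00}=a-1$ and $p_{11}\ge d$, so $|U|+|V|=R+p_{11}-p_{00}\ge R+d-(a-1)=T+1$, and $2|U|<T$, $2|V|<T$ cannot both hold. $\square$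

With Section 3 this proves Theorem 3(i) in the cases $a=0$, $d=0$ and $c\le b+1$. The case $b=0$, $c\ge2$, $a,d\ge1$ is left for Section 10.

Only one line used $c\le b+1$. When $c\ge b+2$, a critical $(1,0)$ for $(U,V)$ gives
$$|U|-|V|=(c-1)-p_{01}\le c-1-b, \tag{1}$$
and the right side is at least $1$: the implication $x_U=1\Rightarrow x_V=1$ may lead from a larger column to a smaller one. This happens in Section 1. There $R=6$, $a=d=1$, so the rule gives $1$ to the columns of size at least $3$, namely all but $C_2$. Then $(x_{C_3},x_{C_2})=(1,0)$, which is critical for $(C_3,C_2)$, with $|C_3|=3>|C_2|=2$.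

What must a stuck matrix contain? The conditions of Lemma 4(2) form a 2-CNF formula. By the Aspvall–Plass–Tarjan theorem (Inform. Process. Lett. 8 (1979)), if the formula is unsatisfiable then some variable $u$ and its negation lie on a common closed walk of the implication graph. We do not need the theorem in any proof, but it tells us what to build: a chain of implications from large columns down to small ones, with a "not both $1$" at the small end and a "not both $0$" at the large end. By (1) each step changes the size by at most $c-1-b$, so if the small end and the complements at the large end are to stay bounded while $R$ grows, the chain must be long. A long chain has many pairs of columns, and none of them may contain $A$.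

## 6. Ladders

The next definition lists what is needed of such a chain for $a=d=1$. Consecutive sets produce the implications. Sets further apart avoid $A$ because the earlier one is almost contained in the later one. The two ends carry the contradictions. Consecutive sets must meet, since $p_{11}\ge1$ is needed, so the disjoint pair at the bottom is $(F_0,F_2)$.

**Definition.** Let $1\le b<c$ and $N\ge5$. A *$(b,c)$-ladder* is a sequence $F_0,\dots,F_N$ of subsets of a finite set $\Omega$ with

* (L1) for $0\le i<N$: $|F_{i+1}\setminus F_i|=c-1$, $\ b\le|F_i\setminus F_{i+1}|\le c-1$, $\ F_i\cap F_{i+1}\ne\emptyset$, $\ F_i\cup F_{i+1}\ne\Omega$;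
* (L2) $|F_i\setminus F_j|\le b-1$ whenever $j\ge i+2$ and $(i,j)\ne(0,2),(N-2,N)$;
* (L3) $F_0\cap F_2=\emptyset$, $F_0\cup F_2\ne\Omega$, $|F_0|\ge b$, $|F_2|\ge c$;
* (L4) $F_{N-2}\cup F_N=\Omega$, $F_{N-2}\cap F_N\ne\emptyset$, $|\Omega\setminus F_N|\ge b$, $|\Omega\setminus F_{N-2}|\ge c$.

An explicit $(2,4)$-ladder with $N=12$ is displayed at the end of Section 7.

**Lemma 7.** The matrix $B$ with row set $\Omega$ and columns $F_0,\dots,F_N$ is in $M(A(1,b,c,1))$ and has no extension in that class.

*Proof.* **Membership.** For every pair $i<j$ we show that, in either order of the two columns, some count is too small. If $j=i+1$, both differences are at most $c-1$ by (L1), so $p_{10}<c$ in either order. If $(i,j)$ is a pair as in (L2), then $|F_i\setminus F_j|\le b-1$: for the order $(F_i,F_j)$ we get $p_{10}\le b-1<c$, for $(F_j,F_i)$ we get $p_{01}\le b-1<b$. For $(0,2)$ we have $p_{11}=0<1$, and for $(N-2,N)$ we have $p_{00}=0<1$. By Lemma 4(1), $B\in M(A(1,b,c,1))$.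

**Critical patterns.** We list those needed.

* $(1,0)$ is critical for $(F_{i+1},F_i)$, $0\le i<N$: by (L1), $p_{10}=c-1$, $p_{01}=|F_i\setminus F_{i+1}|\ge b$, $p_{11}\ge1$, $p_{00}\ge1$.
* $(1,1)$ is critical for $(F_2,F_0)$: by (L3), $p_{11}=0$, $p_{10}=|F_2|\ge c$, $p_{01}=|F_0|\ge b$, $p_{00}\ge1$.
* $(0,0)$ is critical for $(F_N,F_{N-2})$: by (L4), $p_{00}=0$; since the union is $\Omega$, $p_{10}=|F_N\setminus F_{N-2}|=|\Omega\setminus F_{N-2}|\ge c$ and $p_{01}=|\Omega\setminus F_N|\ge b$; and $p_{11}\ge1$.

**No extension.** Suppose a row $x$ can be added without creating $A(1,b,c,1)$, and write $x_i$ for its entry in column $F_i$. The first item gives $x_{i+1}=1\Rightarrow x_i=1$ for all $i$. If $x_2=1$, then $x_1=1$ and $x_0=1$, so $(x_2,x_0)=(1,1)$, which is critical for $(F_2,F_0)$: a contradiction. So $x_2=0$, and the implications read backwards give $x_i=0$ for all $i\ge2$. Since $N-2\ge3$, in particular $x_{N-2}=x_N=0$, which is critical for $(F_N,F_{N-2})$: a contradiction. $\square$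

It remains to build ladders with $|\Omega|$ arbitrarily large. The following symmetry halves the work: we design the bottom end only and let complementation supply the top.

**Lemma 8 (duality).** Let $F_0,\dots,F_N\subseteq\Omega$ and let $\rho$ be a bijection of $\Omega$ with $F_{N-i}=\Omega\setminus\rho(F_i)$ for $0\le i\le N$. Then for all $i,j$: $|F_{N-j}\setminus F_{N-i}|=|F_i\setminus F_j|$; $F_i\cap F_j=\emptyset$ if and only if $F_{N-i}\cup F_{N-j}=\Omega$; and $|\Omega\setminus F_{N-i}|=|F_i|$. Consequently the requirements of (L1) and (L2) for the pair $(i,j)$ are equivalent to those for $(N-j,N-i)$, and (L3) is equivalent to (L4).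

*Proof.* We have $F_{N-j}\setminus F_{N-i}=(\Omega\setminus\rho(F_j))\cap\rho(F_i)=\rho(F_i\setminus F_j)$, which gives the first equality. Also $F_{N-i}\cup F_{N-j}=\Omega\setminus(\rho(F_i)\cap\rho(F_j))=\Omega\setminus\rho(F_i\cap F_j)$, which gives the second statement, and $\Omega\setminus F_{N-i}=\rho(F_i)$ gives the third.

For (L1), the pair $(i,i+1)$ is exchanged with $(N-i-1,N-i)$: the two differences keep their sizes and their roles, while "the sets meet" and "the union is not $\Omega$" are exchanged. For (L2), the first equality suffices, since $(0,2)$ and $(N-2,N)$ are exchanged. For (L3) and (L4), $F_0\cap F_2=\emptyset$ corresponds to $F_N\cup F_{N-2}=\Omega$, $F_0\cup F_2\ne\Omega$ to $F_N\cap F_{N-2}\ne\emptyset$, $|F_0|$ to $|\Omega\setminus F_N|$, and $|F_2|$ to $|\Omega\setminus F_{N-2}|$. $\square$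

## 7. Elements that flicker $b$ times: a $(b,b+2)$-ladder

The middle of the chain. We want sets that grow by one at each step, by losing $b$ elements and gaining $b+1$, and yet $S_i$ should lose at most $b-1$ elements against $S_j$ when $j\ge i+2$. Let each element flicker before it settles: take
$$S_j=\{-1,0,\dots,j\}\cup\{j+2,j+4,\dots,j+2b\}.$$
An element $y\geq 1$ belongs to $S_j$ for $j=y-2b,\,y-2b+2,\dots,y-2$, and then for all $j\ge y$. From one index to the next the $b$ flickering elements go out. After two steps, the first of them has settled.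

The bottom end. We need $F_0$ disjoint from $F_2=S_1$ but almost contained in all later sets, and $F_1$ linking the two. Here is a solution.

**Proposition 9.** Let $b\ge2$, $c=b+2$, $n\ge4b+1$, $N=n+3$, $\Omega=\{-1,0,1,\dots,n+2b+3\}$, $\rho(x)=n+2b+2-x$, and
$$F_0=\{2,4\}\cup\{2b+3,2b+4,\dots,3b+1\},\qquad F_1=\{-1,0,2\}\cup\{6,8,\dots,2b+2\},$$
$$F_{j+1}=S_j\quad(1\le j\le n),\qquad F_{n+2}=\Omega\setminus\rho(F_1),\qquad F_{n+3}=\Omega\setminus\rho(F_0).$$
Then $F_0,\dots,F_N$ is a $(b,b+2)$-ladder.

Both $\{2b+3,\dots,3b+1\}$ and $\{6,8,\dots,2b+2\}$ have $b-1\ge1$ elements. For $b=2$ the bottom reads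
$$F_0=\{2,4,7\},\quad F_1=\{-1,0,2,6\},\quad S_1=\{-1,0,1,3,5\},\quad S_2=\{-1,0,1,2,4,6\},\quad S_3=\{-1,0,1,2,3,5,7\}.$$

*Proof.* **Step 1: the duality hypothesis.** The purpose is to make Lemma 8 available. The map $\rho$ is an involution of $\Omega$. For $1\le j\le n$,
$$\Omega\setminus S_j=\{j+1,j+3,\dots,j+2b-1\}\cup\{x\in\Omega:x\ge j+2b+1\}.$$
Its image under $\rho$ is
$$\{n+3-j,\,n+5-j,\dots,n+2b+1-j\}\cup\{x\in\Omega:x\le n+1-j\}=S_{n+1-j}.$$
So $\Omega\setminus\rho(F_{j+1})=S_{n+1-j}=F_{n+2-j}=F_{N-(j+1)}$. For $i=0,1$ the identity $F_{N-i}=\Omega\setminus\rho(F_i)$ is the definition of $F_{n+3},F_{n+2}$. For $i=N,N-1$ it follows because $\rho$ is an involution: $\Omega\setminus\rho(\Omega\setminus\rho(F_0))=F_0$, and likewise for $F_1$. So Lemma 8 applies. A pair $(i,j)$ with $i\ge2$ and $j\in\{n+2,n+3\}$ is dual to a pair with first index in $\{0,1\}$ and second index at most $n+1$. It therefore suffices to check (L3), the requirements for pairs among $F_0,\dots,F_{n+1}$, and those for $i\in\{0,1\}$, $j\in\{n+2,n+3\}$.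

**Step 2: differences between consecutive sets.** We need gain $c-1=b+1$ and loss between $b$ and $b+1$.

* $S_i,S_{i+1}$: $S_{i+1}\setminus S_i=\{i+1,i+3,\dots,i+2b+1\}$, with $b+1$ elements, and $S_i\setminus S_{i+1}=\{i+2,i+4,\dots,i+2b\}$, with $b$ elements.
* $F_1,F_2$, where $F_2=S_1=\{-1,0,1,3,5,\dots,2b+1\}$: $F_2\setminus F_1=\{1,3,\dots,2b+1\}$, with $b+1$ elements, and $F_1\setminus F_2=\{2\}\cup\{6,8,\dots,2b+2\}$, with $b$ elements.
* $F_0,F_1$: since $F_0$ has no element in $\{6,8,\dots,2b+2\}$, $F_1\setminus F_0=\{-1,0\}\cup\{6,8,\dots,2b+2\}$, with $b+1$ elements, and $F_0\setminus F_1=\{4\}\cup\{2b+3,\dots,3b+1\}$, with $b$ elements.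

**Step 3: intersections and unions.** Consecutive sets meet, because $2\in F_0\cap F_1$ and $-1\in F_i$ for $1\le i\le n+1$. The element $n+2b+3$ lies in none of $F_0,\dots,F_{n+1}$, since $\max S_j\le n+2b$, $\max F_0=3b+1\le n$ and $\max F_1=2b+2\le n$. So no union of two of these sets is $\Omega$. With Step 2 and duality, (L1) holds.

**Step 4: almost-containment of distant sets.** We need $|F_i\setminus F_j|\le b-1$.

* $S_i,S_j$ with $j\ge i+2$: an element of $S_i\setminus S_j$ exceeds $j\ge i+2$, so $S_i\setminus S_j\subseteq\{i+4,i+6,\dots,i+2b\}$, at most $b-1$ elements.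
* $F_1,S_j$ with $j\ge2$: $-1,0,2\in S_j$, so $F_1\setminus S_j\subseteq\{6,8,\dots,2b+2\}$, at most $b-1$ elements.
* $F_0,S_j$ with $j\ge2$: here $|F_0|=b+1$, so two elements of $F_0$ in $S_j$ suffice. For $j=2$ and for $j\ge4$ we have $2,4\in S_j$. For $j=3$ we have $S_3=\{-1,\dots,3\}\cup\{5,7,\dots,2b+3\}$, which contains $2$ and $2b+3$. So $|F_0\setminus S_j|\le b-1$.
* $F_i,F_j$ with $i\in\{0,1\}$, $j\in\{n+2,n+3\}$: we have $F_0\cup F_1\subseteq\{x\le3b+1\}$, hence $\rho(F_0\cup F_1)\subseteq\{x\ge n+1-b\}$, and $n+1-b>3b+1$ because $n\ge4b+1$. So $F_i$ misses $\rho(F_0)$ and $\rho(F_1)$, that is, $F_i\subseteq F_j$.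

With duality, (L2) holds.

**Step 5: the ends.** $F_0\cap S_1=\emptyset$, because $2,4\notin S_1$ and $2b+3>2b+1=\max S_1$. The union is not $\Omega$ by Step 3. Finally $|F_0|=b+1\ge b$ and $|F_2|=|S_1|=b+3\ge b+2=c$. So (L3) holds, and (L4) by duality. Also $N=n+3\ge5$. $\square$

**Proof of Theorem 1.** Take $b=2$, $c=4$ and $n\ge9$ in Proposition 9. By Lemma 7, the matrix with columns $F_0,\dots,F_{n+3}$ is in $M(A(1,2,4,1))=M(A_0)$ and has no extension there. It has $|\Omega|=n+2b+5=n+9$ rows and $n+4$ columns. As $n$ runs through the integers $\ge9$, the number of rows $R=n+9$ runs through all integers $\ge18$, and the number of columns is $R-5$. $\blacksquare$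

The smallest instance is $n=9$: $\Omega=\{-1,\dots,16\}$, $\rho(x)=15-x$, $N=12$, and the thirteen columns are
$$F_0=\{2,4,7\},\quad F_1=\{-1,0,2,6\},\quad F_{j+1}=\{-1,\dots,j\}\cup\{j+2,j+4\}\ (1\le j\le9),$$
$$F_{11}=\Omega\setminus\{9,13,15,16\},\qquad F_{12}=\Omega\setminus\{8,11,13\}.$$
At the top, $F_{10}=\{-1,\dots,9\}\cup\{11,13\}$ contains $8,11,13$, so $F_{10}\cup F_{12}=\Omega$, as (L4) demands.

## 8. Stretching, a $(1,4)$-ladder, and the proof of Theorem 3(ii)

To reach larger $c$ with the same $b$, add to each step of a ladder some elements that enter there and never leave.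

**Lemma 10 (stretching).** Let $F_0,\dots,F_N$ be a $(b,c_0)$-ladder on $\Omega$ and $r\ge0$. Add new elements $e_{h,t}$ ($1\le h\le N$, $1\le t\le r$) to $\Omega$ to get $\Omega'$, and put $F_i'=F_i\cup\{e_{h,t}:h\le i\}$. Then $F_0',\dots,F_N'$ is a $(b,c_0+r)$-ladder on $\Omega'$.

*Proof.* Write $c=c_0+r$. For $i<j$ every new element of $F_i'$ is in $F_j'$, so $F_i'\setminus F_j'=F_i\setminus F_j$. This gives (L2), and in (L1) the bounds $b\le|F_i'\setminus F_{i+1}'|\le c_0-1\le c-1$. Next, $F_{i+1}'\setminus F_i'$ consists of $F_{i+1}\setminus F_i$ and the $r$ elements $e_{i+1,t}$, so it has $c_0-1+r=c-1$ elements. Sets that met still meet, and a union that missed an element of $\Omega$ still misses it. So (L1) holds.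

For (L3): $F_0'=F_0$ contains no new element, so it is still disjoint from $F_2'$; the union still misses an old element; $|F_0'|\ge b$; and $|F_2'|=|F_2|+2r\ge c_0+r$.

For (L4): $F_N'$ contains all new elements, so $F_{N-2}'\cup F_N'=\Omega'$; the two sets still meet; $|\Omega'\setminus F_N'|=|\Omega\setminus F_N|\ge b$; and $\Omega'\setminus F_{N-2}'$ contains in addition the $2r$ new elements with $h\in\{N-1,N\}$, so $|\Omega'\setminus F_{N-2}'|=|\Omega\setminus F_{N-2}|+2r\ge c_0+r$. $\square$

Proposition 9 needs $b\ge2$. For $b=1$, condition (L2) says $F_i\subseteq F_j$. The flickering middle $\{x\le j\}\cup\{j+2\}$ of Section 7, with $b=1$, gains $2$ elements and loses $1$ per step, as a $(1,3)$-ladder should. But no bottom end can be attached.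

**Remark (there is no $(1,3)$-ladder).** Suppose $F_0,\dots,F_N$ were one. By (L2), which applies to $(0,3)$, $(0,4)$ and $(2,4)$ because $N\ge5$, we have $F_0\subseteq F_3$ and $F_0\cup F_2\subseteq F_4$. Since $F_0\cap F_2=\emptyset$, it follows that $F_0\subseteq F_3\setminus F_2$, a set with $c-1=2$ elements. But $F_0\cap F_1\ne\emptyset$ and $|F_0\setminus F_1|\ge1$, so $|F_0|\ge2$ and $F_3\setminus F_2=F_0$. Then $F_3\subseteq F_2\cup F_0\subseteq F_4$, contradicting $|F_3\setminus F_4|\ge1$. This shows only that ladders do not reach $(b,c)=(1,3)$, the case left undecided.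

The remark shows what is required for $b=1$: the step from $F_2$ to $F_3$ must gain $F_0$, which has at least two elements, and at least one further element. So we take $c-1=3$. In the middle we use
$$S_j=\{x\in\Omega:x\le2j\}\cup\{2j+3\},$$
in which the odd elements $2i+1$ with $i\ge 1$ flicker once ($2i+1\in S_j$ for $j=i-1$ and for $j\ge i+1$) while the even elements enter once and stay.

**Proposition 11.** Let $n\ge1$, $N=n+6$, $\Omega=\{-6,-5,\dots,2n+9\}$, and let $S_j$ $(0\le j\le n)$ be as above. Let $\rho(x)=2n+2-x$ for even $x\in\Omega$ and $\rho(x)=2n+4-x$ for odd $x\in\Omega$. Put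
$$F_0=\{-6,-5\},\quad F_1=\{-6,-4,-3,-2\},\quad F_2=\{-4,-3,-2,-1,0,1\},\quad F_{j+3}=S_j\ (0\le j\le n),$$
and $F_{N-i}=\Omega\setminus\rho(F_i)$ for $i=0,1,2$. Then $F_0,\dots,F_N$ is a $(1,4)$-ladder.

*Proof.* **Step 1: the duality hypothesis.** The even elements of $\Omega$ run from $-6$ to $2n+8$ and the odd ones from $-5$ to $2n+9$, so $\rho$ is an involution of $\Omega$ preserving parity. Let $0\le j\le n$ and $m=n-j$. Then
$$\Omega\setminus S_j=\{2j+1,2j+2\}\cup\{x\in\Omega:x\ge2j+4\}.$$
Under $\rho$, the element $2j+1$ goes to $2n+3-2j=2m+3$, and $2j+2$ goes to $2n-2j=2m$. The even elements $\ge2j+4$ go onto the even elements $\le2m-2$, and the odd elements $\ge2j+5$ go onto the odd elements $\le2m-1$. The image is $\{x\in\Omega:x\le2m\}\cup\{2m+3\}=S_m$. So $\Omega\setminus\rho(F_{j+3})=F_{n-j+3}=F_{N-(j+3)}$. For $i=0,1,2$ the identity is the definition, and for $i=N-2,N-1,N$ it follows since $\rho$ is an involution. So Lemma 8 applies. A pair $(i,j)$ with $i\ge3$ and $j\ge n+4$ is dual to one with first index in $\{0,1,2\}$ and second index at most $n+3$. It suffices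 to check (L3), pairs among $F_0,\dots,F_{n+3}$, and pairs with $i\in\{0,1,2\}$, $j\in\{n+4,n+5,n+6\}$.

**Step 2: consecutive sets.** We need gain $3$ and loss between $1$ and $3$.

* $F_1\setminus F_0=\{-4,-3,-2\}$, $F_0\setminus F_1=\{-5\}$; both contain $-6$.
* $F_2\setminus F_1=\{-1,0,1\}$, $F_1\setminus F_2=\{-6\}$; both contain $-4$.
* $F_3=S_0=\{-6,\dots,0\}\cup\{3\}$: $F_3\setminus F_2=\{-6,-5,3\}$, $F_2\setminus F_3=\{1\}$; both contain $-4$.
* $S_{j+1}\setminus S_j=\{2j+1,2j+2,2j+5\}$, $S_j\setminus S_{j+1}=\{2j+3\}$; both contain $-6$.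

None of $F_0,\dots,F_{n+3}$ contains $2n+9$, so no union of two of them is $\Omega$. With duality, (L1) holds.

**Step 3: distant sets.** We need $F_i\subseteq F_j$.

* $F_0,F_1\subseteq\{x\le0\}\subseteq S_j$ for all $j\ge0$.
* $F_2\subseteq\{x\le1\}\subseteq S_j$ for $j\ge1$.
* $S_i\subseteq\{x\le2i+3\}\subseteq S_j$ for $j\ge i+2$, since $2j\ge2i+4$.
* For $i\in\{0,1,2\}$ we have $F_i\subseteq\{x\le1\}$. The elements of $\rho(F_0\cup F_1\cup F_2)$ are at least $2n+2>1$, because even $x\le0$ have $\rho(x)\ge2n+2$ and odd $x\le1$ have $\rho(x)\ge2n+3$. So $F_i$ misses each $\rho(F_{i'})$ with $i'\in\{0,1,2\}$, that is, $F_i\subseteq F_{N-i'}$.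

With duality, (L2) holds.

**Step 4: the ends.** $F_0\cap F_2=\emptyset$, the union misses $2n+9$, $|F_0|=2\ge1$ and $|F_2|=6\ge4$. So (L3) holds, and (L4) by duality. Also $N=n+6\ge5$. $\square$

**Proof of Theorem 3(ii).** Let $a,d\ge1$, $b\ge1$, $c\ge b+2$ and $(b,c)\ne(1,3)$. If $b\ge2$, stretch the $(b,b+2)$-ladder of Proposition 9 with $r=c-b-2$ (Lemma 10). If $b=1$, then $c\ge4$, and we stretch the $(1,4)$-ladder of Proposition 11 with $r=c-4$. In both cases we get a $(b,c)$-ladder, on $n+2b+5+r(n+3)$, respectively $2n+16+r(n+6)$, elements, with $n$ arbitrarily large. By Lemma 7 it yields a matrix in $M(A(1,b,c,1))$ without extension there, and Lemma 5 turns it into a matrix in $M(A(a,b,c,d))$ without extension there, with at least as many rows. So $A(a,b,c,d)$ is a counterexample. $\blacksquare$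

## 9. Counterexamples with $k$ columns by repeating columns

We now prove the remaining statement of Theorem 2. Let $k\ge2$, and let $u\ne v$ be the two columns of $A_0$. Let $A'$ be the matrix with $k$ columns consisting of $u$ once and $v$ repeated $k-1$ times. Given $B\in M(A_0)$ without extension in $M(A_0)$, let $B'$ be $B$ with every column repeated $2k-3$ times.

**Step 1: $B'\in M(A')$.** Suppose $A'$ is extracted from $B'$. Then $u$ and one copy of $v$ come from copies of columns $i$ and $j$ of $B$, through the same choice of rows. If $i=j$, the two would be equal on these rows, giving $u=v$. So $i\ne j$, and $A_0$ is extracted from $B$, a contradiction.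

**Step 2: $B'$ has no extension in $M(A')$.** Let $x'$ be any new row for $B'$. Among its $2k-3=2(k-2)+1$ entries in the copies of column $i$ of $B$, some value $x_i$ occurs at least $k-1$ times. Put $x=(x_i)$. Adding $x$ to $B$ creates $A_0$, with $u$ found in some column $i$ and $v$ in some column $j\ne i$. In $B'$ with $x'$ added, choose one copy of column $i$ with new entry $x_i$, and $k-1$ copies of column $j$ with new entry $x_j$. These columns are identical to columns $i$ and $j$ of $B$ with $x$ added, so $A'$ is extracted.

Since $B'$ has as many rows as $B$, and by Theorem 1 this number can be arbitrarily large, $A'$ is a counterexample with $k$ columns. With Section 3, this completes the proof of Theorem 2. $\blacksquare$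

## 10. The case $b=0$: a threshold placed in a gap

It remains to prove Theorem 3(i) when $b=0$, $c\ge2$ and $a,d\ge1$. The threshold rule of Section 5 can fail here, as Section 1 showed. It fails because a column just above the threshold may imply one just below it. If no column is near the threshold, the danger disappears. The plan is to find a quantity $f(V)$ attached to each column that avoids an interval of $c$ consecutive values, and to put the threshold there.

Let $K=2a+2d+6c$, and let $B\in M(A(a,0,c,d))$ have $R\ge2K+a+c+d$ rows.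

**Step 1: what membership and criticality mean.** Since $p_{01}\ge0=b$ always holds, Lemma 4(1), applied in both orders, gives for any two distinct columns $U,V$:
$$\text{if }|\Omega\setminus(U\cup V)|\ge a\text{ and }|U\cap V|\ge d,\text{ then }|U\setminus V|<c\text{ and }|V\setminus U|<c. \tag{2}$$
When the conclusion of (2) holds we call $U$ and $V$ *near*. For instance, in Section 1, where $c=3$, the columns $C_1$ and $C_3$ are near, with both differences of size $2$. No pattern $(0,1)$ is critical, since $p_{01}\ne-1$. A critical $(1,0)$ has $|U\setminus V|=c-1$, a critical $(1,1)$ has $|U\cap V|=d-1$, and a critical $(0,0)$ has $|\Omega\setminus(U\cup V)|=a-1$. We construct $x$ so that none of these equalities occurs with the corresponding values of $x$; by Lemma 4(2) this suffices.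

**Step 2: no column has size in $[K,R-K]$.** Here the sizes themselves have a gap. Let $x_U=1$ if $|U|\ge R-K+1$ and $x_U=0$ otherwise, in which case $|U|\le K-1$.

* If $x_U=1$, $x_V=0$, then $|U\setminus V|\ge(R-K+1)-(K-1)=R-2K+2\ge c$.
* If $x_U=x_V=1$, then $|U\cap V|\ge|U|+|V|-R\ge R-2K+2\ge d$.
* If $x_U=x_V=0$, then $|\Omega\setminus(U\cup V)|\ge R-2(K-1)=R-2K+2\ge a$.

So no $(x_U,x_V)$ is critical.

From now on some column $S$ satisfies $K\le|S|\le R-K$. Put $f(V)=|V\cap S|$ for every column $V$.

**Step 3: three kinds of columns.** By (2), each column $V\ne S$ is near $S$, or satisfies $f(V)<d$, or satisfies $|\Omega\setminus(V\cup S)|<a$; in the last case call $V$ *outer*. An outer column contains all but at most $a-1$ elements of $\Omega\setminus S$. So any two outer columns $V,V'$ satisfy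
$$|V\cap V'|\ge|\Omega\setminus S|-2(a-1)\ge K-2a+2\ge d. \tag{3}$$

**Step 4: a gap in the values of $f$.** We show that $f$ avoids one of the intervals $[d,d+c-1]$ and $[d+2c,d+3c-1]$ on all columns.

Let $\mathcal O$ be the set of outer columns with $f(V)\le(K-a)/2$. For distinct $V,V'\in\mathcal O$,
$$|\Omega\setminus(V\cup V')|\ge|S\setminus(V\cup V')|\ge|S|-f(V)-f(V')\ge K-(K-a)=a.$$
With (3), the hypotheses of (2) hold, so $V,V'$ are near. Since $f(V)-f(V')\le|V\setminus V'|$ and likewise with the roles exchanged, $|f(V)-f(V')|\le c-1$. A value in $[d,d+c-1]$ and a value in $[d+2c,d+3c-1]$ differ by at least $c+1$. So the values of $f$ on $\mathcal O$ cannot meet both intervals. Choose $\tau\in\{d,d+2c\}$ such that $W=[\tau,\tau+c-1]$ contains no value of $f$ on $\mathcal O$.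

Then no column at all has its $f$-value in $W$:

* $S$ has $f(S)=|S|\ge K$, and a column $V$ near $S$ has $f(V)=|S|-|S\setminus V|\ge K-c+1$. Both are at least $K-c+1=2a+2d+5c+1>d+3c-1$, so they lie above $W$.
* A column with $f(V)<d$ lies below $W$, since $\tau\ge d$.
* An outer column with $f(V)\in W$ has $f(V)\le d+3c-1\le\frac a2+d+3c=(K-a)/2$. So it belongs to $\mathcal O$, contrary to the choice of $W$.

**Step 5: the new row.** Let $x_V=1$ if $f(V)\ge\tau+c$ and $x_V=0$ otherwise; in the latter case $f(V)\le\tau-1$ by Step 4.

* If $x_U=1$, $x_V=0$, then $|U\setminus V|\ge f(U)-f(V)\ge c+1$, so $(1,0)$ is not critical.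
* If $x_U=x_V=1$, both $f$-values are at least $\tau+c\ge d+c\geq d$, so each of $U,V$ is $S$, or near $S$, or outer. If both are outer, $|U\cap V|\ge d$ by (3). Otherwise one of them, say $U$, is $S$ or near $S$, so $|S\setminus U|\le c-1$ and
$$|U\cap V|\ge|U\cap V\cap S|\ge f(V)-|S\setminus U|\ge d+c-(c-1)=d+1.$$
In both cases $|U\cap V|\ne d-1$, so $(1,1)$ is not critical.
* If $x_U=x_V=0$, then
$$|\Omega\setminus(U\cup V)|\ge|S|-f(U)-f(V)\ge K-2(\tau-1)\ge K-2(d+2c-1)=2a+2c+2>a-1,$$
so $(0,0)$ is not critical.

Hence $B$ with the row $x$ added is in $M(A)$, and $N(A)=2K+a+c+d$ works. Together with Section 3 and Proposition 6, this proves Theorem 3(i). $\blacksquare$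

For the matrix $A(1,0,3,1)$ of Section 1 we get $K=2+2+18=22$ and $N(A)=44+1+3+1=49$. So the six-row matrix that opened these notes has no analogue with $49$ or more rows.
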